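\title{C*-algebras that are biduals of Banach spaces but not of C*-algebras}

\begin{abstract}
Let $A$ be a unital C*-algebra that is isometric to the bidual of a Banach space $E$. We show that $A$ need not be $*$-isomorphic to the bidual of a C*-algebra with its Arens product, even when $E$ is a separable C*-algebra. The separable example comes from the bidual of $C([0,1],B_0)$ by reversing the product on one central summand. Here $B_0$ is a weakly dense subalgebra with unique trace of a II$_1$ factor $P$ such that $P^{\mathrm{op}}$ does not embed in $P$, and we construct $P$ as an amalgamated free product. A simpler, non-separable example is a type I von Neumann algebra that is not even isometric to the bidual of a C*-algebra.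
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $B$ be a C*-algebra. The first Arens product $\square$ extends the product of $B$ to the bidual $B''$: if $\Phi=\lim_i a_i$ and $\Psi=\lim_j b_j$ are weak* limits of bounded nets in $B$, then $\Phi\,\square\,\Psi=\lim_i\lim_j a_ib_j$. With this product and the natural involution, $B''$ is a unital C*-algebra, in fact the enveloping von Neumann algebra of $B$. So every algebra $(B'',\square)$ is a unital C*-algebra whose underlying Banach space is a bidual. This paper is about the converse.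

\begin{quote}
Let $A$ be a unital C*-algebra that is isometrically isomorphic, as a Banach space, to the bidual of a Banach space $E$. Must $A$ be $*$-isomorphic to $(B'',\square)$ for some C*-algebra $B$? Must this be so when $E$ is separable?
\end{quote}

A C*-algebra that is isometric to a dual space is a von Neumann algebra, and its predual $A_*$, the space of normal functionals, is unique. The hypothesis therefore says that $A_*$ is itself a dual space $E'$. The conclusion asks that $E$ can be replaced by a subalgebra, that is, that $A$ contains a C*-subalgebra $C$ for which restriction $A_*\to C'$ is an isometric bijection. In the first examples such a subalgebra is at hand: $C=A$ if $A$ is finite-dimensional, the compact operators $K(H)$ if $A=B(H)$, and the $c_0$-sum of the $K(H_i)$ if $A$ is the $\ell_\infty$-sum of algebras $B(H_i)$. Moreover, by Kadison's theorem \cite{Kadison}, the Banach space structure of a von Neumann algebra determines its product up to reversal on a central summand. One might therefore guess that the answer is yes. It is no, to both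 questions.

\begin{theorem}\label{thm:A}
There are a Banach space $E$ and a type I von Neumann algebra $A$, isometrically isomorphic to $E''$, such that $A$ is not $*$-isomorphic, and not even isometric as a Banach space, to $C''$ for any C*-algebra $C$.
\end{theorem}

\begin{theorem}\label{thm:B}
There are a separable C*-algebra $B$ and a unital C*-algebra $A$ such that $A$ is isometrically isomorphic to $B''$ as a Banach space, but $A$ is not $*$-isomorphic to $(C'',\square)$ for any C*-algebra $C$, separable or not.
\end{theorem}

Theorem~\ref{thm:B}, with $E=B$, settles both questions. The two theorems use two different weaknesses of the guess. The first is that $E$ sits in $A=E''$ as a subspace that has no reason to be closed under any product; this gives Theorem~\ref{thm:A}. The second is the reversal left open by Kadison's theorem. For an algebra $M$ let $M^{\mathrm{op}}$ be the same space, with the same norm and involution and the reversed product. If $z$ is a central projection of $B''$, then $(1-z)B''\oplus(zB'')^{\mathrm{op}}$ is a von Neumann algebra isometric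 to $B''$. When $B=B_1\oplus B_2$ and $z$ is the unit of $B_2''$, this algebra is $(B_1\oplus B_2^{\mathrm{op}})''$ and nothing is gained. But $B''$ has central projections that come from no splitting of $B$, and one of them gives Theorem~\ref{thm:B}.

Both proofs rest on one principle: \emph{every} bounded functional on $C$ is normal on $C''$. Characters and extreme traces of $C$ exist for soft reasons, and their normal extensions cut out summands of $C''$. So the diffuse part of the center of $C''$ forces the existence of certain atoms of the center. In Theorem~\ref{thm:A} the algebra $A$ has an abelian summand and no one-dimensional summand, which is impossible for $C''$. In Theorem~\ref{thm:B} the extreme normal traces of $A$ all cut out copies of one II$_1$ factor $P$, while $A$ has a summand $L_\infty[0,1]\mathbin{\bar\otimes}P^{\mathrm{op}}$; we show that for $A\cong C''$ this would force $P^{\mathrm{op}}$ to embed in $P$. The argument yields an embedding and not an isomorphism, so it needs the following input, whose proof is the longest part of the paper.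

\begin{theorem}\label{thm:C}
There is a II$_1$ factor $P$ with separable predual such that there is no unital trace-preserving normal $*$-homomorphism $P^{\mathrm{op}}\to P$.
\end{theorem}

The algebra of Theorem~\ref{thm:B} is Jordan $*$-isomorphic to $B''$ through the identity map, whereas the algebra of Theorem~\ref{thm:A} is not Jordan $*$-isomorphic to the bidual of any C*-algebra. We do not settle whether, for separable $E$, the algebra $A$ must be Jordan $*$-isomorphic to some $C''$.

Section~\ref{sec:prelim} recalls the background. Section~\ref{sec:A} proves Theorem~\ref{thm:A}, and Section~\ref{sec:B} derives Theorem~\ref{thm:B} from Theorem~\ref{thm:C}. Sections~\ref{sec:tools}--\ref{sec:P} prove Theorem~\ref{thm:C}.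

\section{Biduals, isometries and traces}\label{sec:prelim}

Homomorphisms and anti-homomorphisms are linear and $*$-preserving. We write $U(M)$ for the unitary group of $M$, $\mathbb{M}_k$ for the complex $k\times k$ matrices, $\mathbb{M}_k(M)$ for matrices over $M$ and $\mathbb{M}_{1,k}(M)$ for rows.

\subsection*{The enveloping von Neumann algebra}
The algebra $C''$ has predual $C'$: the bounded functionals on $C$ are exactly the restrictions of the normal functionals on $C''$, with the same norm, and $C$ is $\sigma$-weakly dense in $C''$. The product of a von Neumann algebra is separately $\sigma$-weakly continuous, so the normal extension of a multiplicative functional is multiplicative and that of a trace is a trace; the normal extension of a positive functional is positive. A $\sigma$-weakly closed two-sided ideal of a von Neumann algebra $M$ has the form $(1-e)M$ with $e$ a central projection. The \emph{support} of a normal positive functional $\omega$ is $1-e$, where $e$ is the largest projection with $\omega(e)=0$; if $\omega$ is a trace, its support $z$ is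 central and $\omega$ is faithful on $zM$. Isomorphisms of von Neumann algebras are normal.

\subsection*{Isometries}
A Jordan $*$-isomorphism is a linear $*$-preserving bijection that preserves $xy+yx$.

\begin{theorem}[Kadison \cite{Kadison}]\label{thm:kadison}
If von Neumann algebras $M$ and $A$ are isometric as Banach spaces, then there is a Jordan $*$-isomorphism $J:M\to A$. For some central projection $z_0\in M$, it is an isomorphism on $z_0M$ and an anti-isomorphism on $(1-z_0)M$, onto complementary direct summands of $A$.
\end{theorem}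

It follows that $J$ and $J^{-1}$ preserve commutation, map central projections to central projections, and satisfy $J(zM)=J(z)A$ for central projections $z$.

\subsection*{Tracial von Neumann algebras}
A \emph{tracial} von Neumann algebra is a pair $(M,\tau)$ with $\tau$ a faithful normal tracial state. Put $\|x\|_2=\tau(x^*x)^{1/2}$ and $\|x\|_1=\tau(|x|)$, and let $L_2(M)$ be the $\|\cdot\|_2$-completion; it is separable exactly when $M$ has separable predual. On $\mathbb{M}_k(M)$, and on rows and columns, we use the unnormalized trace $\mathrm{Tr}\otimes\tau$, again written $\tau$. We use the following textbook facts.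
\begin{itemize}
\item[(T1)] $\|axb\|_p\le\|a\|\,\|x\|_p\|b\|$ for $p=1,2$; $|\tau(xy)|\le\|xy\|_1\le\|x\|_2\|y\|_2$; $\|x\|_2^2\le\|x\|\,\|x\|_1$; and $\|x\|_1\le\|x\|_2$ in $M$. The algebra $M$ acts on $L_2(M)$ on the left and on the right, and the commutant of the left action is the right action.
\item[(T2)] Closed balls of $M$ are complete for $\|\cdot\|_2$, which defines the strong operator topology on them. By Kaplansky's density theorem, if $M_0\subset M$ is a $\sigma$-weakly dense $*$-subalgebra, then every $x\in M$ is the $\|\cdot\|_2$-limit of a sequence in $M_0$ bounded by $\|x\|$. A trace-preserving homomorphism between tracial von Neumann algebras is injective and normal.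
\item[(T3)] For a von Neumann subalgebra $N\subset M$ the orthogonal projection $L_2(M)\to L_2(N)$ restricts to a positive unital trace-preserving map $E_N:M\to N$ with $E_N(axb)=aE_N(x)b$ for $a,b\in N$. It is contractive for $\|\cdot\|$, $\|\cdot\|_1$ and $\|\cdot\|_2$.
\item[(T4)] A II$_1$ factor is an infinite-dimensional tracial von Neumann algebra $Q$ with trivial center. Every normal positive trace on $Q$ is a multiple of $\tau$. Corners and matrix algebras of $Q$ are II$_1$ factors. Projections of every trace in $[0,1]$ exist, $e$ is equivalent to a subprojection of $f$ when $\tau(e)\le\tau(f)$, and $Q$ contains $\mathbb{M}_m$ unitally for every $m$. A nonzero normal homomorphism on a factor is injective.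
\item[(T5)] Every $\zeta\in L_2(M)$ has a unique polar decomposition $\zeta=w|\zeta|$, with $|\zeta|\in L_2(M)$ positive and $w\in M$ a partial isometry such that $w^*w$ is the support of $|\zeta|$.
\end{itemize}

If $\rho$ is a positive trace of norm one on a C*-algebra $C$, with GNS representation $(\pi_\rho,\Omega_\rho)$, then $\hat\rho=\langle\,\cdot\,\Omega_\rho,\Omega_\rho\rangle$ is a faithful normal tracial state on $\pi_\rho(C)''$. We write $z_\rho$ for the support of the normal extension of $\rho$ to $C''$.

\begin{lemma}\label{lem:gns}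
Let $(W,\tau)$ be tracial, let $\pi:C\to W$ be a homomorphism with $\sigma$-weakly dense range, and let $\rho=\tau\circ\pi$. Then $(\pi_\rho(C)'',\hat\rho)\cong(W,\tau)$, and $z_\rho C''\cong W$ by an isomorphism that carries the normal extension of $\rho$ to $\tau$.
\end{lemma}

\begin{proof}
By (T2), $\pi(C)$ is dense in $L_2(W)$. So left multiplication by $\pi(c)$ on $L_2(W)$, with cyclic vector $1$, is the GNS representation of $\rho$, and its weak closure is $W$. The map $\pi$ extends to a normal homomorphism $\bar\pi$ of $C''$ onto $W$, with kernel $(1-z)C''$ for a central projection $z$. The normal extension of $\rho$ is $\tau\circ\bar\pi$; it vanishes on $1-z$ and is faithful on $zC''$, so $z=z_\rho$.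
\end{proof}

\section{An abelian summand without characters}\label{sec:A}

\subsection*{The obstruction}

\begin{lemma}\label{lem:char}
Let $C$ be a C*-algebra. If $zC''$ is abelian for some nonzero central projection $z\in C''$, then there is a nonzero central projection $e\in C''$ with $eC''=\mathbb{C}e$.
\end{lemma}

\begin{proof}
The image $Cz$ of $C$ under $c\mapsto cz$ is a commutative C*-algebra, nonzero because it is $\sigma$-weakly dense in $zC''$. Let $\chi$ be a character of $Cz$. Then $c\mapsto\chi(cz)$ is a nonzero multiplicative functional on $C$. Its normal extension to $C''$ is multiplicative, so its kernel is a $\sigma$-weakly closed ideal $(1-e)C''$ of codimension one.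
\end{proof}

The character $\chi$ need not be normal on $zC''$, and $e$ need not lie under $z$. The basic example is $C=C(K)$. For a compact metric space $K$ write $M(K)=C(K)'=M_c(K)\oplus_1\ell_1(K)$, the sum of the continuous (atomless) and the discrete measures.

\begin{lemma}\label{lem:Mc}
The space $M_c(K)'$ is a direct summand $(1-p)C(K)''$ of the commutative von Neumann algebra $C(K)''$, and it has no minimal projection.
\end{lemma}

\begin{proof}
For $y\in K$ the functions $f_n(t)=\max(0,1-n\,d(t,y))$ decrease to an element $p_y\in C(K)''$ with $\mu(p_yg)=\lim_n\int f_ng\,d\mu=g(y)\mu(\{y\})$ for $g\in C(K)$, $\mu\in M(K)$. Thus $p_yg=g(y)p_y$. Taking $g=f_n$ gives $p_y^2=p_y$, and taking for $g$ the functions that decrease to $p_{y'}$ gives $p_yp_{y'}=0$ for $y'\ne y$. Let $p=\sum_yp_y$. Then $\mu(p\,\cdot)=\sum_y\mu(\{y\})\delta_y$ is the discrete part of $\mu$, so the predual of $(1-p)C(K)''$ is $M_c(K)$. If $e$ is a minimal projection of $C(K)''$, then $ex=\omega(x)e$ defines a normal character $\omega$. It restricts to some $\delta_y$ on $C(K)$, so $\omega(p_y)=1$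 and $e\le p_y\le p$.
\end{proof}

\subsection*{Absorbing a point mass}
By Lemma~\ref{lem:char} it suffices to find a bidual $E''$ that keeps the summand $M_c(K)'$ and loses the one-dimensional summands $\mathbb{C}p_y$. The point masses $\delta_y$ cannot be deleted from $M(K)$, but they can be identified with functionals on a noncommutative summand. Let $\mathrm{tr}=\frac12\mathrm{Tr}$ on $\mathbb{M}_2$, a functional of norm one.

\begin{example}\label{ex:onepoint}
Let $D_0$ be the C*-algebra of all $(\lambda,(a_n)_{n\ge1},a_\infty)$ with $\lambda\in\mathbb{C}$, $a_n,a_\infty\in\mathbb{M}_2$ and $a_n\to\lambda1$. Its functionals are $d\lambda+\sum_n\varphi_n(a_n)+\varphi_\infty(a_\infty)$, with norm $|d|+\sum_n\|\varphi_n\|+\|\varphi_\infty\|$, so $D_0''=\mathbb{C}\oplus\ell_\infty(\mathbb{M}_2)\oplus\mathbb{M}_2$. Let $E_0\subset D_0$ be the subspace $\lambda=\mathrm{tr}(a_\infty)$, that is, the sequences with $a_n\to\mathrm{tr}(a_\infty)1$. It is not closed under squaring. On $E_0$ the pair $(d,\varphi_\infty)$ acts as $(0,\varphi_\infty+d\,\mathrm{tr})$, and the norm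 of the class of $(0,\varphi_\infty)$ is $\inf_c(|c|+\|\varphi_\infty+c\,\mathrm{tr}\|)=\|\varphi_\infty\|$. Hence $E_0''=\ell_\infty(\mathbb{M}_2)\oplus\mathbb{M}_2$ isometrically: the summand $\mathbb{C}$ has disappeared.
\end{example}

We do the same at every point of $K=[0,1]$ at once.

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $K=[0,1]$ and
\[
D=\bigl\{(f,a)\in C(K)\oplus_\infty\ell_\infty(K,\mathbb{M}_2):\ (a_y-f(y)1)_y\in c_0(K,\mathbb{M}_2)\bigr\},
\]
a C*-algebra with ideal $I=0\oplus c_0(K,\mathbb{M}_2)$ and $D/I=C(K)$.

\emph{The dual of $D$.} For $\varphi\in\ell_1(K,\mathbb{M}_2')=I'$ and $\mu\in M(K)$ let $(\varphi,\mu)$ act by $(f,a)\mapsto\sum_y\varphi_y(a_y)+\int f\,d\mu$. Every $\omega\in D'$ has this form: with $\varphi=\omega|_I$, the functional $\omega-(\varphi,0)$ vanishes on $I$. The norm of $(\varphi,\mu)$ is at most $\|\varphi\|+\|\mu\|$. For the reverse inequality take $\|f\|\le1$ with $\mathrm{Re}\int f\,d\mu>\|\mu\|-\varepsilon$ and a finite set $Y$ with $\sum_{y\notin Y}\|\varphi_y\|<\varepsilon$; let $a_y$ be a contraction with $\varphi_y(a_y)=\|\varphi_y\|$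 for $y\in Y$, and $a_y=f(y)1$ otherwise. The value at $(f,a)$ has real part at least $\|\varphi\|+\|\mu\|-3\varepsilon$. So $D'=\ell_1(K,\mathbb{M}_2')\oplus_1M(K)$.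

\emph{The space $E$.} Define $\Lambda:D\to c_0(K)$ by $\Lambda(f,a)=(\mathrm{tr}(a_y)-f(y))_y$, and let $E=\ker\Lambda$. The map $\Lambda$ is onto (take $f=0$ and scalar $a_y$), so
\[
E^\perp=\operatorname{ran}\Lambda^*=\Bigl\{\bigl((c_y\mathrm{tr})_y,\,-\sum_yc_y\delta_y\bigr):c\in\ell_1(K)\Bigr\},\qquad E'=D'/E^\perp .
\]
The map $\ell_1(K,\mathbb{M}_2')\oplus_1M_c(K)\to D'/E^\perp$ is onto, because for $\mu\in M_c(K)$ the elements $(\varphi,\mu+\sum_yd_y\delta_y)$ and $(\varphi+(d_y\mathrm{tr})_y,\mu)$ are congruent modulo $E^\perp$. It is isometric, because the class of $(\varphi,\mu)$ has norm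
\[
\inf_c\bigl(\|\varphi+(c_y\mathrm{tr})_y\|+\|\mu\|+\|c\|_1\bigr)=\|\varphi\|+\|\mu\|;
\]
here $\ge$ holds since $\|(c_y\mathrm{tr})_y\|=\|c\|_1$, and $c=0$ gives equality. Therefore
\[
E''\cong A:=\ell_\infty(K,\mathbb{M}_2)\oplus_\infty M_c(K)',
\]
a type I von Neumann algebra by Lemma~\ref{lem:Mc}. The second summand is nonzero because Lebesgue measure lies in $M_c(K)$.

\emph{$A$ is not isometric to any $C''$.} Otherwise let $J:C''\to A$ be as in Theorem~\ref{thm:kadison}. Then $z=J^{-1}(0\oplus1)$ is a nonzero central projection and $zC''=J^{-1}(0\oplus M_c(K)')$ is abelian. Take $e$ as in Lemma~\ref{lem:char}. Then $J(e)$ is a nonzero central projection of $A$ with $J(e)A=\mathbb{C}J(e)$. If its first component were nonzero, $J(e)A$ would contain a copy of $\mathbb{M}_2$. So $J(e)$ is a minimal projection of $M_c(K)'$, which contradicts Lemma~\ref{lem:Mc}.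
\end{proof}

The space $E$ is not separable: it contains $(0,a)$ for every $a\in c_0(K,\mathbb{M}_2)$ with traceless entries, and $K$ is uncountable.

\section{Extreme traces and a reversed summand}\label{sec:B}

For a C*-algebra $C$ let $\mathcal{T}(C)\subset C'$ be the set of positive traces of norm at most $1$. It is convex and weak* compact, also when $C$ has no unit. Extreme traces now play the part of characters.

\subsection*{From a diffuse summand to an extreme trace}

\begin{proposition}\label{prop:fiber}
Let $C$ be a C*-algebra, $(F,\tau)$ a II$_1$ factor with separable predual, and $z\in C''$ a central projection with $zC''\cong L_\infty[0,1]\mathbin{\bar\otimes}F$. Then there are an extreme point $\omega$ of $\mathcal{T}(C)$ with $\|\omega\|=1$ and a unital trace-preserving normal homomorphism $F\to z_\omega C''$, where $z_\omega C''$ carries the normal extension of $\omega$.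
\end{proposition}

The idea is as follows. The natural trace $\sigma$ of the summand is an average of traces $\rho$, so $\sigma(c^*c)=\int\rho(c^*c)$. A copy of $F$ is described by countably many relations that hold asymptotically in the $2$-norm of $\sigma$; they then hold in the $2$-norm of almost every $\rho$. The difficulty is that $C$ need not be separable, so that $\mathcal{T}(C)$ need not be metrizable. We use the Choquet--Bishop--de Leeuw theorem \cite[\S4]{Phelps}: every point of a compact convex set $\mathcal{K}$ in a locally convex space is the barycenter of a regular Borel probability measure $m$ with $m(Z)=0$ for every Baire set $Z$ disjoint from the extreme points. Baire sets are the members of the $\sigma$-algebra generated by the continuous real functions; in a compact metrizable space they are the Borel sets.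

\begin{proof}
Identify $M=zC''$ with $L_\infty[0,1]\mathbin{\bar\otimes}F$, and let $\sigma(x)=(\lambda\otimes\tau)(zx)$ with $\lambda$ Lebesgue measure. This is a normal tracial state on $C''$, faithful on $M$. For a positive trace $\rho$ write $\|c\|_{2,\rho}=\rho(c^*c)^{1/2}$.

\emph{Step 1: a measure on a metrizable space.} The algebra $Cz$ is $\sigma$-weakly dense in $M$ and $L_2(M)$ is separable, so by (T2) there is a separable C*-subalgebra $C_0\subset C$ with $C_0z$ $\sigma$-weakly dense in $M$. Then $\mathcal{T}(C_0)$ is compact metrizable, and restriction $r:\mathcal{T}(C)\to\mathcal{T}(C_0)$ is continuous. Let $m$ be a measure on $\mathcal{T}(C)$ with barycenter $\sigma|_C$ as in the theorem above, and let $\nu=r_*m$, so that $\sigma(c)=\int\rho(c)\,d\nu(\rho)$ for $c\in C_0$. Let $(e_l)$ be an increasing sequential approximate unit of $C_0$. The supremum of the $e_lz$ acts as the identity on $C_0z$, so it is $z$. Since $\|\rho\|=\lim_l\rho(e_l)$, monotone convergence gives $\int\|\rho\|\,d\nu=\lim_l\sigma(e_l)=1$. Hence $\|\rho\|=1$ for $\nu$-almost every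 $\rho$.

\emph{Step 2: the algebraic relations.} Let $F_0\subset F$ be a countable unital $\sigma$-weakly dense $*$-subalgebra over $\mathbb{Q}(i)$. Elements of the quotient $C_0z$ lift to $C_0$ with the same norm, so (T2) gives $c_{d,l}\in C_0$, for $d\in F_0$ and $l\ge1$, with
\[
\|c_{d,l}\|\le\|d\|,\qquad\|c_{d,l}z-1\otimes d\|_{2,\sigma}\le4^{-l}.
\]
For $d,d'\in F_0$ and $q\in\mathbb{Q}(i)$ consider the four sequences
\begin{equation}\label{eq:four}
c_{d,l+1}-c_{d,l},\quad c_{d,l}c_{d',l}-c_{dd',l},\quad c_{d,l}+qc_{d',l}-c_{d+qd',l},\quad c_{d,l}^*-c_{d^*,l}.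
\end{equation}
By (T1) their $\|\cdot\|_{2,\sigma}$-norms are at most $4^{-l}$ times $2$, $\|d\|+\|d'\|+1$, $2+|q|$ and $2$, respectively. For $c\in C_0$ the Cauchy--Schwarz inequality gives $\int\|c\|_{2,\rho}\,d\nu\le(\int\rho(c^*c)\,d\nu)^{1/2}=\|c\|_{2,\sigma}$. So each sequence $(c_l)$ in \eqref{eq:four} has $\int\sum_l\|c_l\|_{2,\rho}\,d\nu<\infty$, and $\sum_l\|c_l\|_{2,\rho}<\infty$ for almost every $\rho$.

\emph{Step 3: the trace.} Step 2 will give a homomorphism on $F_0$. To extend it normally to $F$ we need it to preserve the trace, and this is where we use that $F$ is a factor. We claim that for $d\in F_0$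
\begin{equation}\label{eq:trace}
\lim_l\rho(c_{d,l})=\tau(d)\qquad\text{for $\nu$-almost every }\rho .
\end{equation}
The limit exists almost everywhere by Step 2, since $|\rho(c)|\le\|c\|_{2,\rho}$. Let $h\ge0$ be a bounded Borel function on $\mathcal{T}(C_0)$. Then $\sigma_h(c)=\int h(\rho)\rho(c)\,d\nu$ is a positive trace on $C_0$ with $\sigma_h\le\|h\|_\infty\sigma$. The form $(cz,c'z)\mapsto\sigma_h(c'^*c)$ is therefore well defined and bounded on the dense subspace $C_0z$ of $L_2(M)$. It is given by a positive operator that commutes with left multiplication by $C_0z$, hence by $M$; by (T1) this operator is right multiplication by some $T_h\in M_+$. Thus $\sigma_h(c'^*c)=\sigma(c'^*cT_h)$, and letting $c'$ run through $(e_l)$ gives $\sigma_h(c)=\sigma(cT_h)$. The normal functional $\sigma(\,\cdot\,T_h)$ is a trace on $C_0z$, hence on $M$. So $\sigma(xu^*T_hu)=\sigma(uxu^*T_h)=\sigma(xT_h)$ for $x\in M$, $u\in U(M)$, and $T_h$ lies in the center $L_\infty[0,1]\otimes1$. By dominated convergence,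
\[
\int h\,\lim_l\rho(c_{d,l})\,d\nu=\lim_l\sigma(c_{d,l}T_h)=\sigma\bigl((1\otimes d)T_h\bigr)=\tau(d)\,\sigma(T_h),
\]
and $\sigma(T_h)=\lim_l\sigma_h(e_l)=\int h\|\rho\|\,d\nu=\int h\,d\nu$. As $h$ is arbitrary, \eqref{eq:trace} follows.

\emph{Step 4: embeddings of $F$.} Let $Y\subset\mathcal{T}(C_0)$ be the set of $\rho$ with $\|\rho\|=1$ for which all sequences \eqref{eq:four} are $\|\cdot\|_{2,\rho}$-summable and \eqref{eq:trace} holds for all $d\in F_0$. These are countably many Borel conditions, so $Y$ is Borel and $\nu(Y)=1$. Fix $\rho\in Y$. The bounded sequence $\pi_\rho(c_{d,l})$ is Cauchy in the $2$-norm of $\hat\rho$, so by (T2) it has a limit $\Phi(d)\in\pi_\rho(C_0)''$ with $\|\Phi(d)\|\le\|d\|$. Products are $2$-norm continuous on bounded sets, so $\Phi$ is a contractive $\mathbb{Q}(i)$-linear $*$-preserving multiplicative map with $\hat\rho\circ\Phi=\tau$. It extends by continuity to a trace-preserving homomorphism on the norm closure of $F_0$, a $\sigma$-weakly dense C*-subalgebra of $F$. For $x\in F$ choose by (T2) a bounded sequence $x_n$ in this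 subalgebra with $\|x_n-x\|_2\to0$. Since $\Phi$ is contractive and $2$-norm isometric, $\Phi(x_n)$ converges to a limit $\Phi(x)$ that does not depend on the choice. This defines a trace-preserving, hence normal, homomorphism $\Phi:F\to\pi_\rho(C_0)''$. It is unital because $\Phi(1)$ is a projection of trace $1$.

\emph{Step 5: an extreme point.} The set $r^{-1}(Y)$ is the preimage of a Borel subset of a compact metrizable space under a continuous map, so it is a Baire set, and $m(r^{-1}(Y))=1$. Hence it contains an extreme point $\omega$ of $\mathcal{T}(C)$. Put $\rho=\omega|_{C_0}\in Y$; then $\|\omega\|=\|\rho\|=1$. Let $W$ be the $\sigma$-weak closure of $C_0z_\omega$ in $z_\omega C''$. Its unit is $\sup_le_lz_\omega$, a projection of trace $\lim_l\rho(e_l)=1$, which is $z_\omega$ by faithfulness. Lemma~\ref{lem:gns} identifies $\pi_\rho(C_0)''$ with $W$, preserving traces, and Step 4 gives $F\to W\subset z_\omega C''$.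
\end{proof}

\subsection*{The algebras $B$ and $A$}
Let $P$ be as in Theorem~\ref{thm:C}. Proposition~\ref{prop:fiber} gives no control over which extreme trace appears, so we need an algebra all of whose extreme traces generate $P$. This is the reason for the next lemma.

\begin{lemma}\label{lem:B0}
There is a separable unital $\sigma$-weakly dense C*-subalgebra $B_0\subset P$ whose only tracial state is $\tau|_{B_0}$.
\end{lemma}

\begin{proof}
By Dixmier's averaging theorem, for $x\in P$ and $\varepsilon>0$ there are $u_1,\dots,u_m\in U(P)$ with $\|\frac1m\sum_iu_ixu_i^*-\tau(x)1\|<\varepsilon$. Let $B^1$ be the unital C*-algebra generated by a countable $2$-norm dense subset of the unit ball of $P$. Given $B^j$, let $B^{j+1}$ be generated by $B^j$ and by such unitaries for all $x$ in a countable norm dense subset of $B^j$ and all $\varepsilon=1/i$. Let $B_0$ be the norm closure of $\bigcup_jB^j$. A tracial state $\sigma$ of $B_0$ has the same value at $x$ and at its averages, so $|\sigma(x)-\tau(x)|<1/i$ for all $i$ and all $x$ in a dense set.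
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let $B=C([0,1],B_0)$, a separable C*-algebra in which the elements $f\otimes b$ span a dense subspace.

\emph{Traces of $B$.} If $\sigma$ is a tracial state of $B$ and $0\le f\in C[0,1]$, then $b\mapsto\sigma(f\otimes b)$ is a positive trace on $B_0$, so it equals $\sigma(f\otimes1)\tau$. Hence the tracial states of $B$ are exactly the $\sigma_\mu=\mu\otimes\tau$ with $\mu$ a Borel probability measure on $[0,1]$. We use the same symbol for the normal extension to $B''$ and write $z_\mu$ for its support. Lemma~\ref{lem:gns}, applied to the natural map $B\to L_\infty(\mu)\mathbin{\bar\otimes}P$, gives $z_\mu B''\cong L_\infty(\mu)\mathbin{\bar\otimes}P$. In particular $z_xB''\cong P$ for $z_x=z_{\delta_x}$.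

\emph{The reversed summand.} Let $z_d$ be the supremum of the $z_\mu$ over atomless $\mu$. Then $z_xz_d=0$ for all $x$. Otherwise $z_xz_\mu\ne0$ for some atomless $\mu$; as $z_xB''$ is a factor, $z_x$ is minimal in the center of $B''$, so $z_x\le z_\mu$ is a minimal projection of the center $L_\infty(\mu)$ of $z_\mu B''$, which has none. Define
\[
A=(1-z_d)B''\oplus(z_dB'')^{\mathrm{op}}.
\]
This is a von Neumann algebra, and the identity map $B''\to A$ is a linear isometry. Reversing the product on a direct summand changes neither the positive cone, nor the projections, nor the predual, nor the trace property. So the normal tracial states of $A$ are the $\sigma_\mu$, with the same supports. With $\lambda$ Lebesgue measure,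
\[
z_xA\cong P\quad(x\in[0,1]),\qquad z_\lambda A\cong L_\infty[0,1]\mathbin{\bar\otimes}P^{\mathrm{op}} .
\]

\emph{$A$ is not a bidual $C''$.} Suppose $A\cong C''$, and identify the two. Then $\mathcal{T}(C)$ consists of the restrictions of the normal positive traces of $A$ of norm at most $1$, and restriction is injective. Proposition~\ref{prop:fiber} with $F=P^{\mathrm{op}}$ and $z=z_\lambda$ gives an extreme point $\omega$ of norm one, so $\omega=\sigma_\mu|_C$ for some $\mu$. If $\mu$ is not a Dirac measure, it is a proper convex combination of two distinct probability measures $\mu_1,\mu_2$. The traces $\sigma_{\mu_1},\sigma_{\mu_2}$ differ on some $f\otimes1$, so they differ on $C$, and $\omega$ is not extreme. Hence $\mu=\delta_x$ and $z_\omega C''=z_xA\cong P$, preserving traces. We obtain a unital trace-preserving normal homomorphism $P^{\mathrm{op}}\to P$, which contradicts Theorem~\ref{thm:C}.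
\end{proof}

\section{Intertwining, property (T) and amalgamated free products}\label{sec:tools}

From now on all von Neumann algebras are tracial with separable predual, and subalgebras contain the unit.

\subsection*{Plan of the construction}
For a countable group $G$ let $L(G)$ be the von Neumann algebra generated by the left regular representation $g\mapsto\lambda_g$ on $\ell_2(G)$, with $\tau(\lambda_g)=\delta_{g,e}$. It is a II$_1$ factor when $G$ is infinite and icc, meaning that all nontrivial conjugacy classes are infinite. The map $\lambda_g\mapsto\lambda_{g^{-1}}$ extends to an anti-automorphism, so $L(G)^{\mathrm{op}}\cong L(G)$ and a group factor $Q=L(G)$ cannot serve as $P$. The asymmetry will come from an inclusion $N\subset Q$ with $N$ abelian: the identity maps $N$ to $N$, while every anti-homomorphism of $Q$ into an amplification of $Q$ moves $N$ away from $N$ (Section~\ref{sec:N}). We then glue a large algebra $S$ to $Q$ so that it commutes with $N$, by setting $P=Q*_N(N\mathbin{\bar\otimes}S)$. An anti-homomorphism $\Theta$ of $P$ must send $Q$ essentially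 into $Q$, by rigidity (Section~\ref{sec:rigid}). It then moves $N$ away from $N$, and in a free product over $N$ this forces the commutant of $\Theta(N)$ into $Q$. So $\Theta(S)$ lands in $Q$, which has no room for it (Section~\ref{sec:P}).

\subsection*{Intertwining}
The next theorem makes ``essentially into'' and ``away from'' precise.

\begin{theorem}[Popa \cite{Popa}]\label{thm:popa}
For von Neumann subalgebras $Y,X\subset M$ exactly one of the following holds.
\begin{itemize}
\item[(a)] There is a sequence $a_n\in U(Y)$ with $\|E_X(xa_ny)\|_2\to0$ for all $x,y\in M$.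
\item[(b)] There are $k$, a projection $p\in\mathbb{M}_k(X)$, a unital normal homomorphism $\psi:Y\to p\mathbb{M}_k(X)p$ and a nonzero partial isometry $v\in\mathbb{M}_{1,k}(M)p$ with $av=v\psi(a)$ for $a\in Y$.
\end{itemize}
\end{theorem}

If (b) holds we write $Y\prec_MX$; note that $p\ne0$.

\begin{lemma}\label{lem:inter}
Let $Y,N,X,X_1,X_2$ be von Neumann subalgebras of $M$.
\begin{itemize}
\item[(i)] If $Y$ is a II$_1$ factor and $N$ is abelian, then $Y\not\prec_MN$.
\item[(ii)] If $Y\not\prec_MX_1$ and $Y\not\prec_MX_2$, one sequence $a_n$ satisfies (a) for both.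
\item[(iii)] If $v\in\mathbb{M}_{1,k}(M)$ is a nonzero partial isometry with $v^*Yv\subset\mathbb{M}_k(X)$, then $Y\prec_MX$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Write $N=C(\Omega)$ as a C*-algebra. For $0\ne p\in\mathbb{M}_k(N)$, evaluation at a point where $p$ does not vanish is a unital homomorphism $p\mathbb{M}_k(N)p\to\mathbb{M}_l$ with $1\le l\le k$. Composed with $\psi$ it would give a unital homomorphism $\mathbb{M}_{k+1}\subset Y\to\mathbb{M}_l$, which is impossible.

(ii) Apply the theorem to $\{(a,a):a\in Y\}$ and $X_1\oplus X_2$ in $M\oplus M$. If (b) held with $v=(v_1,v_2)$ and $\psi=(\psi_1,\psi_2)$, then some $v_i$ is nonzero and $(v_i,\psi_i)$ gives $Y\prec_MX_i$. So (a) holds, which is the assertion.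

(iii) Suppose not, and take $a_n\in U(Y)$ as in (a). Let $v=(v_1,\dots,v_k)$ and $g=vv^*$. For $u,u'\in U(Y)$ the entries $v_i^*ua_nu'^*v_j$ of $v^*ua_nu'^*v$ lie in $X$, so they equal their expectations onto $X$ and tend to $0$ in $2$-norm. Hence $\|(u^*gu)a_n(u'^*gu')\|_2=\|gua_nu'^*g\|_2\to0$, and $\|Ta_nT\|_2\to0$ for every $T$ in the convex hull $\mathcal{C}$ of $\{u^*gu:u\in U(Y)\}$. Let $h$ be the unique element of minimal $2$-norm in the $2$-norm closure of $\mathcal{C}$. By (T2), $h\in M$ and $0\le h\le1$; also $\tau(h)=\tau(g)>0$, and by uniqueness $u^*hu=h$ for $u\in U(Y)$. Since $\|ha_nh-Ta_nT\|_2\le2\|h-T\|_2$ for $T\in\mathcal{C}$, we get $\|ha_nh\|_2\to0$. But $\|ha_nh\|_2=\|h^2a_n\|_2=\|h^2\|_2>0$.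
\end{proof}

\subsection*{Property (T)}
A countable group $G$ has property (T) if there are a finite set $\Sigma\subset G$ and $\kappa>0$, a \emph{Kazhdan pair}, such that $\max_{g\in\Sigma}\|\pi(g)\xi-\xi\|\ge\kappa\|\xi\|$ for all vectors $\xi$ in every unitary representation $\pi$ without nonzero invariant vectors. Applying this to the orthogonal complement of the invariant vectors $H^G$ of an arbitrary representation on $H$ gives
\begin{equation}\label{eq:T}
\operatorname{dist}(\xi,H^G)\le\kappa^{-1}\max_{g\in\Sigma}\|\pi(g)\xi-\xi\| .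
\end{equation}
Two representations in $M$ that are almost intertwined on $\Sigma$ are then exactly intertwined on a corner.

\begin{lemma}\label{lem:polar}
Let $(\Sigma,\kappa)$ be a Kazhdan pair for $G$, let $e,f\in M$ be projections, and let $\pi_1:G\to U(eMe)$, $\pi_2:G\to U(fMf)$ be group homomorphisms. If some $\xi\in eMf$ has $\|\pi_1(g)\xi-\xi\pi_2(g)\|_2<\kappa\|\xi\|_2$ for $g\in\Sigma$, there is a nonzero partial isometry $w\in eMf$ with $\pi_1(g)w=w\pi_2(g)$ for all $g\in G$.
\end{lemma}

\begin{proof}
By \eqref{eq:T} the representation $\zeta\mapsto\pi_1(g)\zeta\pi_2(g)^*$ on $eL_2(M)f$ has an invariant vector $\zeta=w|\zeta|\ne0$. The product of $\pi_1(g)w\pi_2(g)^*$ and $\pi_2(g)|\zeta|\pi_2(g)^*$ is again a polar decomposition of $\zeta$, so $\pi_1(g)w\pi_2(g)^*=w$ by (T5).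
\end{proof}

\subsection*{Amalgamated free products}
For $N\subset X$ put $X^\circ=\{x\in X:E_N(x)=0\}$; then $NX^\circ N\subset X^\circ$. Let $A_1,\dots,A_m\subset M$ contain $N$. A \emph{reduced word} is a product $y_1\cdots y_s$, $s\ge1$, with $y_j\in A_{i_j}^\circ$ and $i_j\ne i_{j+1}$; its \emph{pattern} is $(i_1,\dots,i_s)$. We write $M=A_1*_N\cdots*_NA_m$ if the $A_i$ generate $M$ and $E_N$ vanishes on all reduced words. Given tracial algebras $A_i$ with a common subalgebra $N$ on which the traces agree, such an $M$ exists and is unique, and trace-preserving automorphisms of the $A_i$ that fix $N$ pointwise extend to a trace-preserving automorphism of $M$. We need four rules.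
\begin{itemize}
\item[(F1)] \emph{$N$ and the reduced words span a $2$-norm dense subspace.} The span is a $*$-algebra: where two letters $y,z$ from the same $A_i$ meet, write $yz=E_N(yz)+(yz-E_N(yz))$, absorb the element of $N$ in a neighboring letter, and induct on the length.
\item[(F2)] \emph{Reduced words are orthogonal to $N$, words with different patterns are orthogonal, and for equal patterns}
\[
E_N\bigl((z_1\cdots z_s)^*y_1\cdots y_s\bigr)=E_N\bigl(z_s^*\cdots E_N(z_2^*E_N(z_1^*y_1)y_2)\cdots y_s\bigr).
\]
If $z_1,y_1$ have different indices, the product $z^*y$ of the two words is reduced. Otherwise replacing $z_1^*y_1$ by $E_N(z_1^*y_1)$ changes $z^*y$ by a reduced word, and one repeats; for different patterns the process ends at a reduced word. In particular $E_{A_1}$ kills every reduced word that contains a letter from some $A_i^\circ$ with $i\ne1$.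
\item[(F3)] \emph{Associativity.} If the indices are split into two groups and $B_1,B_2$ are the algebras generated by the two groups, then $M=B_1*_NB_2$. Indeed $B_j^\circ$ is the $2$-norm closure in $B_j$ of the span of the reduced words of its group, an alternating product of such words is reduced, and products are $2$-norm continuous in each factor.
\item[(F4)] \emph{If $M=A_1*_NA_2$ and $N\subset M_i\subset A_i$, then $M_1,M_2$ generate $M_1*_NM_2$, and}
\[
E_{M_1*_NM_2}(y_1\cdots y_s)=E_{M_{i_1}}(y_1)\cdots E_{M_{i_s}}(y_s)
\]
\emph{for reduced words.} Split $y_j=E_{M_{i_j}}(y_j)+y_j'$, with both parts in $A_{i_j}^\circ$, and expand. A term that contains some $y_j'$ is a reduced word. By (F2) it is orthogonal to $N$, to words of other patterns, and to words $z_1\cdots z_s$ of $M_1*_NM_2$ with the same pattern, because $E_N(z_j^*ny_j')=E_N(z_j^*nE_{M_{i_j}}(y_j'))=0$ for $n\in N$.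
\end{itemize}

The next lemma controls commutants. Unitaries of $A_1$ that move away from $N$ cannot pass through a letter of $A_2^\circ$. Some hypothesis is needed, since in $Q*_N(N\mathbin{\bar\otimes}S)$ the unitaries of $N$ commute with $S$.

\begin{lemma}\label{lem:commutant}
Let $M=A_1*_NA_2$, let $p\in\mathbb{M}_k(A_1)$ be a projection, and let $a_n\in U(p\mathbb{M}_k(A_1)p)$ satisfy $\|E_N(xa_ny^*)\|_2\to0$ for all $x,y\in\mathbb{M}_{1,k}(A_1)$. If $b\in p\mathbb{M}_k(M)p$ commutes with all $a_n$, then $b\in\mathbb{M}_k(A_1)$.
\end{lemma}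

\begin{proof}
Let $E$ be the expectation onto $\mathbb{M}_k(A_1)$ and $b'=b-E(b)\in p\mathbb{M}_k(M)p$. It commutes with the $a_n$, so $E(b'^*a_nb')=E(b'^*b')a_n$ has $1$-norm $\tau(b'^*b')=\|b'\|_2^2$. It suffices to show $\|E(X^*a_nY)\|_1\to0$ for $X,Y\in\ker E$. Since $\|E(X^*a_nY)\|_1\le\|X\|_2\|Y\|_2$, we may by (F1), (F2) take $X=e_{ij}\otimes cmw$ and $Y=e_{i'j'}\otimes c'm'w'$, where $c,c'\in A_1^\circ\cup\{1\}$, $m,m'\in A_2^\circ$, and $w,w'$ are $1$ or reduced words that start in $A_1^\circ$. Then $X^*a_nY=e_{jj'}\otimes w^*m^*b_nm'w'$ with $b_n=c^*(a_n)_{ii'}c'\in A_1$, and $\|E_N(b_n)\|_2\to0$ by hypothesis. The word $w^*m^*(b_n-E_N(b_n))m'w'$ is reduced and contains letters of $A_2^\circ$, so $E_{A_1}$ kills it. The remaining term has $2$-norm at most $\|mw\|\,\|m'w'\|\,\|E_N(b_n)\|_2\to0$.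
\end{proof}

\section{Property (T) subfactors of amalgamated free products}\label{sec:rigid}

The following is a special case of results of Ioana, Peterson and Popa \cite{IPP}; we include a proof.

\begin{proposition}\label{prop:IPP}
Let $M=M_1*_NM_2$ with $N$ abelian, and let $Q_1\subset M$ be a subfactor isomorphic to $L(G)$, with $G$ infinite, icc and with property (T). Then $Q_1\prec_MM_1$ or $Q_1\prec_MM_2$.
\end{proposition}

We enlarge $M$ to an algebra $\tilde M$ with a flow $\alpha_t$ that starts at the identity and, at time $1$, has moved $M$ to a position almost orthogonal to itself. Property (T) shows that $Q_1$ is not moved by the flow, up to a partial isometry, and this is compatible with orthogonality only if $Q_1$ intertwines into $M_1$ or $M_2$.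

\begin{proof}
\emph{The deformation.} Let $u_1,u_2$ be the canonical generators of $L(\mathbb{F}_2)$ and $L_j=N\mathbin{\bar\otimes}L(\langle u_j\rangle)$. The elements $nu_j^k$ with $n\in N$, $k\ne0$ span a $2$-norm dense subspace of $L_j^\circ$, and an alternating product of them is an element of $N$ times a nontrivial group element; so $N\mathbin{\bar\otimes}L(\mathbb{F}_2)=L_1*_NL_2$. Let $\tilde M=M_1*_NM_2*_NL_1*_NL_2$. By (F3),
\[
\tilde M=M*_N(N\mathbin{\bar\otimes}L(\mathbb{F}_2))=\tilde M_1*_N\tilde M_2,\qquad\tilde M_j=M_j*_NL_j .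
\]
Identify $L(\langle u_j\rangle)$ with $L_\infty(\mathbb{T})$ and $u_j$ with the coordinate function; let $h_j$ be the argument with values in $(-\pi,\pi]$ and $u_j^t=e^{ith_j}$, which commutes with $N$. Let $\alpha_t$ be the automorphism of $\tilde M$ that is $\mathrm{Ad}(u_j^t)$ on $\tilde M_j$. This is a one-parameter group. As $\|u_j^t-1\|\le\pi|t|$, we have $\|\alpha_t(x)-x\|_2\to0$ as $t\to0$ for reduced words, hence for all $x$ by (F1). Let $\gamma$ be the automorphism that is the identity on $M$ and has $\gamma(u_j)=u_j^*$. Then $\gamma^2=\mathrm{id}$ and $\gamma(h_j)=-h_j$, so $\gamma\alpha_t\gamma=\alpha_{-t}$. Put $\alpha=\alpha_1$.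

\emph{Step 1: there is a nonzero partial isometry $v\in\tilde M$ with $xv=v\alpha(x)$ for $x\in Q_1$.} Let $U_g$ be the canonical unitaries of $Q_1\cong L(G)$. For $t=2^{-l}$ with $l$ large, $\|U_g-\alpha_t(U_g)\|_2<\kappa$ on $\Sigma$. Lemma~\ref{lem:polar} with $\xi=1$ gives $v\ne0$ with $U_gv=v\alpha_t(U_g)$, and by normality $xv=v\alpha_t(x)$ on $Q_1$. Property (T) reaches only small $t$; the symmetry $\gamma$ lets us double $t$. For $x\in U(Q_1)$ we have $xvv^*x^*=vv^*$. By Lemma~\ref{lem:inter}(i), $Q_1\not\prec_MN$; this is the only use of the commutativity of $N$. So Lemma~\ref{lem:commutant}, with $A_1=M$ and $k=1$, gives $vv^*\in M$ and $\gamma(vv^*)=vv^*$. Applying $\gamma$ to $xv=v\alpha_t(x)$ gives $x\gamma(v)=\gamma(v)\alpha_{-t}(x)$, and taking adjoints, $\alpha_{-t}(x)\gamma(v^*)=\gamma(v^*)x$. Hence $\alpha_{-t}(x)\gamma(v^*)v=\gamma(v^*)v\,\alpha_t(x)$, and $v_2=\alpha_t(\gamma(v^*)v)$ satisfies $xv_2=v_2\alpha_{2t}(x)$. Moreover $\gamma(v^*)vv^*\gamma(v)=\gamma(v^*vv^*v)=\gamma(v^*v)$ is a nonzero projection, so $v_2$ is a nonzero partial isometry.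 After $l$ doublings we reach $t=1$.

\emph{Step 2: reduction to an estimate.} Suppose $Q_1\not\prec_MM_1$ and $Q_1\not\prec_MM_2$. By Lemma~\ref{lem:inter}(ii) there are $a_n\in U(Q_1)$ with $\|E_{M_j}(ca_nd)\|_2\to0$ for $c,d\in M$, $j=1,2$. We claim that
\begin{equation}\label{eq:claim}
\|E_M(a\,\alpha(a_n)\,b)\|_2\to0\qquad(a,b\in\tilde M).
\end{equation}
This contradicts Step 1, because $E_M(v\alpha(a_n)v^*)=a_nE_M(vv^*)$ has constant nonzero $2$-norm.

Put $X_j=\alpha(M_j)=u_jM_ju_j^*\subset\tilde M_j$ and $X=\alpha(M)=X_1*_NX_2$. Then $X_j^\circ=u_jM_j^\circ u_j^*$ consists of reduced words of $M_j*_NL_j$ with letters from $L_j^\circ$, so $E_{M_j}(X_j^\circ)=0$. With (F4) this gives $E_M\circ\alpha=E_N$ on $M$, which proves \eqref{eq:claim} for $a,b\in X$. For general $a,b$ letters can cancel, as in $u_1^*\alpha(m)u_1=m$ for $m\in M_1^\circ$. To control this we generate $\tilde M$ over $X$ by words whose first letter merges with a letter of $X$ without producing a component in $M$.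

\emph{Step 3: generating $\tilde M$ over $X$.} Let
\[
\mathcal{S}_j=\{\xi\in\tilde M_j^\circ:\ E_{M_j}(\xi^*x)=0\text{ for all }x\in X_j^\circ\}.
\]
Equivalently, $\xi\in\tilde M_j$ is orthogonal to $N$ and to $X_j^\circ M_j$. Taking adjoints, $E_{M_j}(x\xi)=0$ as well, so $\xi^*x$ and $x\xi$ lie in $\tilde M_j^\circ$ for $\xi\in\mathcal{S}_j$, $x\in X_j^\circ$. Also $M_j^\circ\subset\mathcal{S}_j$, since $E_{M_j}(m^*x)=m^*E_{M_j}(x)=0$.

First, $\operatorname{span}(X_j\mathcal{S}_j)+X_j$ is $2$-norm dense in $\tilde M_j$. Consider alternating words in letters from $M_j^\circ$ and letters $nu_j^k$, $k\ne0$; with $N\subset X_j$ they span a dense subspace. By (F2), two such words are orthogonal if their patterns differ, and also if their exponents differ, since $E_N(u_j^{-k}nu_j^{k'})=0$ for $k\ne k'$. As $M_j=N+M_j^\circ$ and $N$ commutes with $u_j$, the set $X_j^\circ M_j$ lies in the span of the words $u_jmu_j^{-1}$ and $u_jmu_j^{-1}m'$ with $m,m'\in M_j^\circ$. Words with these patterns and exponents lie in $X_j$ and in $X_j\mathcal{S}_j$, respectively. All other words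 are orthogonal to $N$ and to $X_j^\circ M_j$, so they lie in $\mathcal{S}_j$.

Let $\mathcal{W}$ consist of $1$ and of the reduced words $\xi_1\cdots\xi_r$ of $\tilde M_1*_N\tilde M_2$ whose first letter lies in $\mathcal{S}_1$ or $\mathcal{S}_2$. The elements $x\eta$ with $x\in X$, $\eta\in\mathcal{W}$ span a $2$-norm dense subspace of $\tilde M$. Indeed, their closed span $\mathcal{H}$ is invariant under left multiplication by $X$ and contains $N$. Let $y_1\cdots y_r$ be reduced with $y_1\in\tilde M_i^\circ$, and approximate $y_1$ in $2$-norm from $\operatorname{span}(X_i\mathcal{S}_i)+X_i$. The terms $x\,\xi y_2\cdots y_r$ with $\xi\in\mathcal{S}_i$ have the required form, and the terms $x\,y_2\cdots y_r$ lie in $\mathcal{H}$ by induction on $r$.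

\emph{Step 4: proof of \eqref{eq:claim}.} Since $\|E_M(a\alpha(a_n)b)\|_2\le\min(\|a\|\,\|b\|_2,\|a\|_2\|b\|)$, we may take first $b=\alpha(d)\eta'$ and then $a=\eta^*\alpha(c)$, with $c,d\in M$ and $\eta,\eta'\in\mathcal{W}$. We show that for $w\in M$
\begin{equation}\label{eq:bullet}
E_M(\eta^*\alpha(w)\eta')=E_M\bigl(\eta^*\alpha(E_\bullet(w))\eta'\bigr),
\end{equation}
where $E_\bullet=E_{M_j}$ if $\eta$ and $\eta'$ both start in the same $\mathcal{S}_j$, and $E_\bullet=E_N$ otherwise. With $w=ca_nd$ the right side has $2$-norm at most $\|\eta\|\,\|\eta'\|\,\|E_\bullet(ca_nd)\|_2\to0$, which proves \eqref{eq:claim}.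

Both sides of \eqref{eq:bullet} are linear and $2$-norm continuous in $w$, and they agree for $w\in N$. So let $\alpha(w)=x_1\cdots x_l$ be reduced in $X_1^\circ,X_2^\circ$, with $x_1\in X_i^\circ$, and let $\xi_1,\xi_1'$ be the first letters of $\eta,\eta'$, if present. If $l\ge2$, then $E_\bullet(w)=0$. In $\eta^*x_1\cdots x_l\eta'$ merge $\xi_1^*x_1$ into one letter if $\xi_1\in\mathcal{S}_i$, and merge $x_l\xi_1'$ if these two have the same index. The result is a reduced word of $\tilde M_1*_N\tilde M_2$ that contains the letter $x_1$ or $\xi_1^*x_1$. Both are killed by $E_{M_i}$, so the left side is $0$ by (F4). If $l=1$ and $\eta,\eta'$ do not both start in $\mathcal{S}_i$, then $E_\bullet$ is $E_N$ or $E_{M_j}$ with $j\ne i$, and $E_\bullet(w)=0$. At most one merger occurs, so the product is a reduced word with one of the letters $x_1$, $\xi_1^*x_1$, $x_1\xi_1'$, each killed by $E_{M_i}$. If $l=1$ and both start in $\mathcal{S}_i$, then $E_\bullet(w)=w$.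
\end{proof}

\section{An abelian subalgebra moved by every anti-homomorphism}\label{sec:N}

For a II$_1$ factor $Q$ let $\mathcal{A}(Q)$ be the set of triples $(k,q,\beta)$ with $q\in\mathbb{M}_k(Q)$ a nonzero projection and $\beta:Q\to q\mathbb{M}_k(Q)q$ a unital normal anti-homomorphism. Recall that $N$ is \emph{diffuse} if it has no minimal projection.

\begin{proposition}\label{prop:N}
Let $Q=L(G)$ with $G$ infinite, icc and with property (T). There are a diffuse abelian von Neumann subalgebra $N\subset Q$ and $s_n\in U(N)$ such that $\|E_N(x\beta(s_n)y^*)\|_2\to0$ for all $(k,q,\beta)\in\mathcal{A}(Q)$ and $x,y\in\mathbb{M}_{1,k}(Q)$.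
\end{proposition}

For homomorphisms this is false: the identity map and $x=y=1$ give $\|E_N(s_n)\|_2=1$. An inductive construction of $N$ can handle only countably many $\beta$, so we first use property (T) to reduce to countably many.

\begin{lemma}\label{lem:countable}
Let $Q$ be as in Proposition~\ref{prop:N}. There is a countable $\mathcal{B}\subset\mathcal{A}(Q)$ such that for each $(k,q,\beta)\in\mathcal{A}(Q)$ there are countably many $(k,q_i,\beta_i)\in\mathcal{B}$ and partial isometries $w_i\in\mathbb{M}_k(Q)$ with $\sum_iw_iw_i^*=q$ and $\beta(x)w_i=w_i\beta_i(x)$ for $x\in Q$.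
\end{lemma}

\begin{proof}
For each $k$ the map $(k,q,\beta)\mapsto(q,(\beta(\lambda_g)^*)_{g\in\Sigma})$ takes values in a separable metric space for $\|\cdot\|_2$. Choose a countable $\mathcal{B}$ whose image is dense in the image of $\mathcal{A}(Q)$, for every $k$.

Fix $(k,q,\beta)$ and a nonzero projection $z\in\beta(Q)'\cap q\mathbb{M}_k(Q)q$. Then $(k,z,\beta_z)\in\mathcal{A}(Q)$ for $\beta_z=z\beta(\cdot)$. Given $\eta>0$ pick $(k,q_0,\beta_0)\in\mathcal{B}$ with $\|z-q_0\|_2<\eta$ and $\|\pi_1(g)-\pi_2(g)\|_2<\eta$ on $\Sigma$, where $\pi_1(g)=\beta_z(\lambda_g)^*$ and $\pi_2(g)=\beta_0(\lambda_g)^*$. These are group homomorphisms, because $\beta_z$, $\beta_0$ and the adjoint all reverse products. The element $\xi=zq_0$ has $\|\xi\|_2\ge\|z\|_2-\eta$, and for $g\in\Sigma$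
\[
\pi_1(g)\xi-\xi\pi_2(g)=\pi_1(g)q_0-z\pi_2(g)=\pi_1(g)(q_0-z)+z(\pi_1(g)-\pi_2(g))
\]
has $2$-norm less than $2\eta$. For small $\eta$, Lemma~\ref{lem:polar} gives a nonzero partial isometry $w\in z\mathbb{M}_k(Q)q_0$ with $\beta(x)w=\beta_z(x)w=w\beta_0(x)$ for $x=\lambda_g$, hence for all $x\in Q$.

By Zorn's lemma take a maximal family of nonzero partial isometries $w_i$ with mutually orthogonal $w_iw_i^*\le q$, each with $\beta(\cdot)w_i=w_i\beta_i(\cdot)$ for some $(k,q_i,\beta_i)\in\mathcal{B}$. It is countable because $\tau(q)<\infty$. Setting $x=1$ gives $w_i=w_iq_i$, so $\beta(u)w_iw_i^*\beta(u)^*=w_iq_iw_i^*=w_iw_i^*$ for $u\in U(Q)$. Thus $z=q-\sum_iw_iw_i^*$ commutes with $\beta(Q)$, and $z\ne0$ would contradict maximality by the previous paragraph.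
\end{proof}

The algebra $N$ will be generated by commuting symmetries (self-adjoint unitaries) $s_n$, and the key requirement is that $x\beta(s)y^*$ be almost orthogonal to $s$ itself. The transpose on matrices shows how to choose $s$.

\begin{example}\label{ex:transpose}
In $\mathbb{M}_{2r}$ with normalized trace $\mathrm{tr}$ take phases $\theta_c\in\mathbb{T}$, a permutation $\sigma$ of $\{1,\dots,r\}$, and the symmetry $s=\sum_c(\theta_ce_{c,r+\sigma(c)}+\bar\theta_ce_{r+\sigma(c),c})$. Let $\beta$ be the transpose and $y=\sum_c(e_{c,r+c}+e_{r+c,c})$. Then $\beta(s)=\sum_c(\theta_ce_{r+\sigma(c),c}+\bar\theta_ce_{c,r+\sigma(c)})$ and $y\beta(s)y^*=\sum_c(\theta_ce_{\sigma(c),r+c}+\bar\theta_ce_{r+c,\sigma(c)})$. Multiplying by $s$ and taking traces,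
\[
\mathrm{tr}(\beta(s)s)=\frac1r\sum_c\mathrm{Re}\,\theta_c^2,\qquad
\mathrm{tr}(y\beta(s)y^*s)=\frac1r\sum_{c:\,\sigma^2(c)=c}\mathrm{Re}\,\theta_c\bar\theta_{\sigma(c)} .
\]
The first quantity is $1$ if all phases are $1$, and it has mean $0$ for random phases. The second is $1$ if $\sigma=\mathrm{id}$, whatever the phases; its mean over the phases is $\frac1r$ times the number of fixed points of $\sigma$, which has mean $\frac1r$ for random $\sigma$. So both sources of randomness are needed. For the identity map in place of $\beta$, $\mathrm{tr}(s\cdot s)=1$ always.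
\end{example}

\begin{lemma}\label{lem:random}
Let $Q$ be a II$_1$ factor with separable predual and $\mathcal{B}\subset\mathcal{A}(Q)$ countable. There are a diffuse abelian $N\subset Q$ and $s_n\in U(N)$ with $\|E_N(x\beta(s_n)y^*)\|_2\to0$ for all $(k,q,\beta)\in\mathcal{B}$ and $x,y\in\mathbb{M}_{1,k}(Q)$. Moreover $N$ is generated by an increasing sequence of finite-dimensional subalgebras $N_n$.
\end{lemma}

\begin{proof}
\emph{The inductive scheme.} It suffices to treat $x,y$ in countable $2$-norm dense subsets of $\mathbb{M}_{1,k}(Q)$: since $\|E_N(x\beta(s)y^*)\|_1\le\|x\|_2\|y\|_2$, convergence in $1$-norm passes to all $x,y$, and $\|\cdot\|_2^2\le\|x\|\,\|y\|\,\|\cdot\|_1$ on these elements. Enumerate the resulting triples $(\beta,x,y)$ and let $\mathcal{F}_n$ be the set of the first $n$.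

We construct abelian algebras $\mathbb{C}=N_0\subset N_1\subset\cdots$, where $N_n$ has $2^n$ minimal projections $p_i$ of trace $2^{-n}$, and $N_{n+1}$ is generated by $N_n$ and a symmetry $s_n\in N_n'\cap Q$ with $\tau(s_np_i)=0$; its minimal projections are the $p_i(1\pm s_n)/2$. The expectation of $x\beta(s_n)y^*$ must be small on $N_{n+1}$ and must stay small at all later stages. So put $\delta_n=4^{-n}$ and $Z_n=\{x\beta(s_m)y^*:m<n,\ (\beta,x,y)\in\mathcal{F}_m\}$, and require for all $i$:
\begin{itemize}
\item[(i)] $|\tau(zs_np_i)|\le\delta_n$ for $z\in Z_n$;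
\item[(ii)] $|\tau(\zeta p_i)|\le\delta_n$ and $|\tau(\zeta s_np_i)|\le\delta_n$ for $\zeta=x\beta(s_n)y^*$, $(\beta,x,y)\in\mathcal{F}_n$.
\end{itemize}
The elements $p_i,s_np_i$ form an orthogonal basis of $N_{n+1}$ with square norms $2^{-n}$, so $E_{N_{n+1}}(z)=2^n\sum_i(\tau(zp_i)p_i+\tau(zs_np_i)s_np_i)$. Then (i) gives $\|E_{N_{n+1}}(z)-E_{N_n}(z)\|_2\le2^n\delta_n=2^{-n}$ for $z\in Z_n$, and (ii) gives $\|E_{N_{n+1}}(\zeta)\|_2\le\sqrt2\,2^{-n}$. Let $N=(\bigcup_nN_n)''$. It is diffuse, since a minimal projection would lie under some $p_i$ at every stage and have trace $0$. For $\zeta$ as in (ii) we have $\zeta\in Z_m$ for $m>n$, so $\|E_N(\zeta)\|_2\le\sqrt2\,2^{-n}+\sum_{m>n}2^{-m}\le3\cdot2^{-n}$, which proves the lemma once $s=s_n$ is found.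

\emph{The random symmetry.} Fix $n$ and a large $r$. Choose matrix units $e^{(i)}_{\mu\nu}$, $1\le\mu,\nu\le2r$, in $p_iQp_i$ with $\sum_\mu e^{(i)}_{\mu\mu}=p_i$, and let $t=\tau(e^{(i)}_{\mu\mu})=2^{-n}/2r$. Let $\mathcal{I}_i=\{i\}\times\{1,\dots,r\}$ and $\mathcal{I}=\bigcup_i\mathcal{I}_i$. Take independent uniformly random permutations $\sigma_i$ of $\{1,\dots,r\}$ and, independently of them, independent uniform phases $\theta_a\in\mathbb{T}$, $a\in\mathcal{I}$. For $a=(i,c)$ put
\[
g_a=e^{(i)}_{c,r+\sigma_i(c)},\qquad e_a=g_ag_a^*=e^{(i)}_{cc},\qquad f_a=g_a^*g_a=e^{(i)}_{r+\sigma_i(c),r+\sigma_i(c)},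
\]
and $s=\sum_{a,\varepsilon}\theta_a^\varepsilon g_a^\varepsilon$, where $\varepsilon\in\{1,*\}$ and $\theta^*=\bar\theta$. We have $g_ag_b=0$, $g_ag_b^*=\delta_{ab}e_a$, $g_a^*g_b=\delta_{ab}f_a$ and $\sum_a(e_a+f_a)=1$. So $s=s^*$, $s^2=1$, $s$ commutes with the $p_i$, and $\tau(sp_i)=0$. For fixed $\varepsilon$ the family $(g_a^\varepsilon)_a$ is orthogonal with square norms $t$. By (T4), $\tau\circ\beta=\tau(q)\tau$, so $(\beta(g_a^\varepsilon))_a$ is orthogonal with square norms $\tau(q)t\le kt$. We show that each quantity in (i) and (ii) has second moment $O(1/r)$.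

\emph{Linear terms.} For fixed $(\sigma_i)$ the functions $\theta_a,\bar\theta_a$ are orthonormal, so by Bessel's inequality
\[
\mathbb{E}|\tau(zsp_i)|^2=\mathbb{E}\sum_{a\in\mathcal{I}_i,\,\varepsilon}|\tau(zg_a^\varepsilon)|^2\le2t\|z\|_2^2 .
\]
The same computation in $\mathbb{M}_k(Q)$, with $\tau(x\beta(s)y^*p_i)=\tau(\beta(s)\,y^*p_ix)$, gives the bound $2kt\|y^*p_ix\|_2^2$.

\emph{The quadratic term.} Expand
\[
\tau(x\beta(s)y^*sp_i)=\sum\theta_a^\varepsilon\theta_b^{\varepsilon'}c^{\varepsilon\varepsilon'}_{ab},\qquad c^{\varepsilon\varepsilon'}_{ab}=\tau\bigl(x\beta(g_a^\varepsilon)y^*g_b^{\varepsilon'}\bigr),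
\]
over $a\in\mathcal{I}$, $b\in\mathcal{I}_i$ and $\varepsilon,\varepsilon'$. The elements $\beta(g_a^\varepsilon)^*\beta(g_a^\varepsilon)$ equal $\beta(e_a)$ for $\varepsilon=1$ and $\beta(f_a)$ for $\varepsilon=*$; in each case they are mutually orthogonal projections. Bessel's inequality in $b$ gives
\[
\sum_{a,b}|c^{\varepsilon\varepsilon'}_{ab}|^2\le t\|x\|^2\sum_a\|\beta(g_a^\varepsilon)y^*\|_2^2\le t\|x\|^2\|y\|_2^2 .
\]
The phase $\theta_a^\varepsilon\theta_b^{\varepsilon'}$ is trivial exactly when $a=b$ and $\varepsilon\ne\varepsilon'$. A nontrivial phase determines the unordered pair $\{(a,\varepsilon),(b,\varepsilon')\}$, so it occurs at most twice. Distinct characters of the $\theta$'s are orthonormal, so for fixed $(\sigma_i)$ the sum of the terms with nontrivial phase has second moment at most $2\cdot4\cdot t\|x\|^2\|y\|_2^2$.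

The terms with trivial phase add up to $\tau(xY)+\tau(xY')$, with the columns $Y=\sum_{a\in\mathcal{I}_i}\beta(g_a)y^*g_a^*$ and $Y'=\sum_{a\in\mathcal{I}_i}\beta(g_a^*)y^*g_a$. Here the reversal of products is decisive. As $\beta(g_b)^*\beta(g_a)=\beta(g_ag_b^*)$ and $\beta(g_b)\beta(g_a^*)=\beta(g_a^*g_b)$,
\begin{align*}
\|Y\|_2^2&=\sum_{a,b\in\mathcal{I}_i}\tau\bigl(y\beta(g_ag_b^*)y^*g_a^*g_b\bigr)=\sum_{a\in\mathcal{I}_i}\tau\bigl(\beta(e_a)\,y^*f_ay\bigr),\\
\|Y'\|_2^2&=\sum_{a,b\in\mathcal{I}_i}\tau\bigl(y\beta(g_a^*g_b)y^*g_ag_b^*\bigr)=\sum_{a\in\mathcal{I}_i}\tau\bigl(\beta(f_a)\,y^*e_ay\bigr).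
\end{align*}
So $e_a$ is paired with $f_a$, and this pairing is random. (For a homomorphism, $f_a$ would be paired with itself.) For each $c$ the value $\sigma_i(c)$ is uniform in $\{1,\dots,r\}$. With the projections $e=\sum_{c\le r}e^{(i)}_{cc}$ and $f=p_i-e$,
\[
\mathbb{E}\|Y\|_2^2=\frac1r\,\tau\bigl(\beta(e)\,y^*fy\bigr)\le\frac{\|y\|_2^2}r,\qquad
\mathbb{E}\|Y'\|_2^2=\frac1r\,\tau\bigl(\beta(f)\,y^*ey\bigr)\le\frac{\|y\|_2^2}r ,
\]
and $\mathbb{E}(|\tau(xY)|^2+|\tau(xY')|^2)\le2\|x\|_2^2\|y\|_2^2/r$.

\emph{Conclusion.} Conditions (i) and (ii) concern finitely many random variables $X_j$. Their number and all constants above are fixed before $r$ is chosen, and $\mathbb{E}|X_j|^2=O(1/r)$ since $t=O(1/r)$. By Chebyshev's inequality the probability that some $|X_j|$ exceeds $\delta_n$ is at most $\delta_n^{-2}\sum_j\mathbb{E}|X_j|^2<1$ for large $r$. So some choice of permutations and phases satisfies all conditions.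
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:N}]
Take $\mathcal{B}$ from Lemma~\ref{lem:countable} and $N,s_n$ from Lemma~\ref{lem:random}. Given $(k,q,\beta)$, let $w_i,\beta_i$ be as in Lemma~\ref{lem:countable} and $q_m'=q-\sum_{i\le m}w_iw_i^*$. Then
\[
x\beta(s_n)y^*=\sum_{i\le m}(xw_i)\beta_i(s_n)(yw_i)^*+x\beta(s_n)q_m'y^* .
\]
The last term has $2$-norm at most $\|x\|\,\|y\|\,\|q'_m\|_2$, which tends to $0$ as $m\to\infty$, uniformly in $n$. For each $i$ apply Lemma~\ref{lem:random} to the rows $xw_i$ and $yw_i$.
\end{proof}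

\section{The factor $P$}\label{sec:P}

Fix a torsion-free uniform lattice $G$ in $Sp(n,1)$ with $n\ge2$. It is an infinite icc hyperbolic group with property (T). Let $Q=L(G)$, and let $N$, $N_n$, $s_n$ be as in Section~\ref{sec:N}. Let $R$ be the hyperfinite II$_1$ factor, generated by an increasing sequence of finite-dimensional subalgebras $R_n$, and put
\[
S=R\mathbin{\bar\otimes}L(\mathbb{F}_2),\qquad P=Q*_N(N\mathbin{\bar\otimes}S).
\]
By Lemma~\ref{lem:inter}(i), $Q\not\prec_QN$, so Lemma~\ref{lem:commutant} gives $Q'\cap P\subset Q'\cap Q=\mathbb{C}$. Hence $P$ is a II$_1$ factor with separable predual.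

The algebra $S$ must be too large to fit into $Q$, and $N\mathbin{\bar\otimes}S$ must be too soft to contain $L(G)$. The next two lemmas say this. A von Neumann algebra $M\subset B(H)$ is \emph{injective} if there is a projection of norm one from $B(H)$ onto $M$. Injectivity passes to corners and, through $E_X$, to subalgebras $X$ of tracial algebras; $L(\mathbb{F}_2)$ is not injective. Hyperbolicity enters only through Ozawa's theorem \cite{Ozawa}: for hyperbolic $G$, the relative commutant in $L(G)$ of any diffuse von Neumann subalgebra is injective.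

\begin{lemma}\label{lem:solid}
Let $p\in\mathbb{M}_l(Q)$ be a nonzero projection, and let $R^1,F^1\subset p\mathbb{M}_l(Q)p$ be commuting subfactors with unit $p$. If $R^1$ is of type II$_1$, then $F^1$ is injective.
\end{lemma}

\begin{proof}
Identify $Q$ with $e_{11}\mathbb{M}_l(Q)e_{11}$. By (T4) there are a projection $r\in R^1$ with $0<\tau(r)\le1$ and a partial isometry $w\in\mathbb{M}_l(Q)$ with $w^*w=r$ and $ww^*=r_0\in Q$. Let $A_0=wR^1w^*\oplus(1-r_0)Q(1-r_0)$, a diffuse von Neumann subalgebra of $Q$. Then $A_0'\cap Q$ is injective, and so is its corner by $r_0\in A_0'\cap Q$. Since $r$ commutes with $F^1$, the algebra $wF^1w^*$ has unit $r_0$, commutes with $A_0$, and is isomorphic to $F^1r\cong F^1$. It is a subalgebra of that corner, so it is injective.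
\end{proof}

\begin{lemma}\label{lem:haagerup}
There is no unital normal homomorphism $\psi:L(G)\to p\mathbb{M}_l(N\mathbin{\bar\otimes}S)p$ with $p\ne0$.
\end{lemma}

\begin{proof}
Suppose there is one, and let $U_g=\psi(\lambda_g)$. We play compact approximations of the identity against property (T). The multiplier $m_n(\lambda_h)=e^{-|h|/n}\lambda_h$ on $L(\mathbb{F}_2)$, with $|h|$ the word length, is completely positive \cite{Haagerup}. Let $\varphi_n=E_{N_n}\otimes E_{R_n}\otimes m_n$ on $N\mathbin{\bar\otimes}S$. These are normal trace-preserving unital completely positive maps. On $L_2$ they are compact, because $E_{N_n},E_{R_n}$ have finite rank and $m_n$ is diagonal with entries tending to $0$; and they converge strongly to the identity. Put $\varphi_n'(x)=p(\mathrm{id}\otimes\varphi_n)(x)p$ and $f_n(g)=\tau(U_g^*\varphi_n'(U_g))/\tau(p)$. For finitely many scalars $c_g$ and $b_g=c_gU_g^*$, complete positivity gives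
\[
\sum_{g,h}\bar c_gc_hf_n(g^{-1}h)=\tau(p)^{-1}\tau\Bigl(\sum_{g,h}b_g^*\varphi_n'(U_g^*U_h)b_h\Bigr)\ge0 .
\]
So $f_n(g)=\langle\pi_n(g)\xi_n,\xi_n\rangle$ for a unitary representation $\pi_n$, with $\|\xi_n\|^2=f_n(e)\le1$ because $\varphi_n'(p)\le p$. Also $f_n\to1$ pointwise, so $\|\pi_n(g)\xi_n-\xi_n\|^2=2f_n(e)-2\,\mathrm{Re}f_n(g)\to0$ on $\Sigma$. By \eqref{eq:T}, $\xi_n=\xi_n'+\eta_n$ with $\xi_n'$ invariant and $\|\eta_n\|\to0$. Then $|f_n(g)-f_n(e)|=|\langle\pi_n(g)\eta_n-\eta_n,\xi_n\rangle|\le2\|\eta_n\|$ for all $g$, and $f_n\to1$ uniformly on $G$. On the other hand $\tau\circ\psi=\tau(p)\tau$ by (T4), so the $U_g$ are orthogonal of constant norm and tend weakly to $0$ in $L_2$ as $g\to\infty$. For fixed $n$, compactness gives $\|\varphi_n'(U_g)\|_2\to0$ and $f_n(g)\to0$, a contradiction.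
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
Suppose there is a unital trace-preserving normal homomorphism $P^{\mathrm{op}}\to P$, and view it as an injective normal anti-homomorphism $\Theta:P\to P$.

\emph{$\Theta(Q)$ intertwines into $Q$.} The subfactor $Q_1=\Theta(Q)$ is isomorphic to $L(G)^{\mathrm{op}}\cong L(G)$. By Proposition~\ref{prop:IPP}, $Q_1\prec_PQ$ or $Q_1\prec_PN\mathbin{\bar\otimes}S$, and Lemma~\ref{lem:haagerup} excludes the second case. So there are a unital normal homomorphism $\psi:Q_1\to p\mathbb{M}_k(Q)p$ and a nonzero partial isometry $v\in\mathbb{M}_{1,k}(P)p$ with $av=v\psi(a)$, and hence $\psi(a)v^*=v^*a$, for $a\in Q_1$.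

\emph{$\Theta(S)$ intertwines into $Q$.} The map $\beta=\psi\circ\Theta|_Q$ reverses products, so $(k,p,\beta)\in\mathcal{A}(Q)$. By Proposition~\ref{prop:N} the unitaries $\beta(s_n)$ satisfy the hypothesis of Lemma~\ref{lem:commutant} with $A_1=Q$. So every element of $p\mathbb{M}_k(P)p$ that commutes with $\beta(N)=\psi(\Theta(N))$ lies in $\mathbb{M}_k(Q)$. The algebra $S_1=\Theta(S)$ commutes with $\Theta(N)$, so for $y\in S_1$ and $a\in\Theta(N)$
\[
\psi(a)\,v^*yv=v^*ayv=v^*yav=v^*yv\,\psi(a).
\]
Hence $v^*S_1v\subset\mathbb{M}_k(Q)$, and $S_1\prec_PQ$ by Lemma~\ref{lem:inter}(iii).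

\emph{Contradiction.} There is a unital normal homomorphism $\psi_1:S_1\to p_1\mathbb{M}_l(Q)p_1$ with $p_1\ne0$, injective because $S_1$ is a factor. This second intertwining keeps no record of the commutation with $\beta(N)$, which is why $S$ contains the diffuse tensor factor $R$. The images $R^1=\psi_1(\Theta(R))$ and $F^1=\psi_1(\Theta(L(\mathbb{F}_2)))$ are commuting subfactors with unit $p_1$, and $R^1$ is of type II$_1$. By Lemma~\ref{lem:solid}, $F^1\cong L(\mathbb{F}_2)^{\mathrm{op}}\cong L(\mathbb{F}_2)$ is injective, which is false.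
\end{proof}

\begin{thebibliography}{9}

\bibitem{Haagerup} Haagerup, 1979.

\bibitem{IPP} Ioana, Peterson and Popa, Acta Math., 2008.

\bibitem{Kadison} Kadison, Ann. of Math., 1951.

\bibitem{Ozawa} Ozawa, \emph{Solid von Neumann algebras}, Acta Math., 2004.

\bibitem{Phelps} Phelps, \emph{Lectures on Choquet's Theorem}.

\bibitem{Popa} Popa, \emph{Strong rigidity of II$_1$ factors arising from malleable actions of w-rigid groups I}, Invent. Math., 2006.

\end{thebibliography}
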